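\title{Non-uniqueness of mild solutions of the forced Navier--Stokes equations in a critical Morrey space}

\begin{abstract}
Let $\tilde M^{2,3}$ be the closure of the test functions in the homogeneous Morrey space $\dot M^{2,3}(\mathbb R^3)$. We show that mild solutions of the Navier--Stokes equations with a force $\operatorname{div}\mathbb F$ are not unique in $\mathcal C([0,T],\tilde M^{2,3})$: for every $T>0$ and every divergence-free initial value in $\tilde M^{2,3}$ there is a tensor $\mathbb F$, whose Duhamel integral lies in the same class, with two different solutions. The solutions have the form $a\pm w$, where $a$ is an axisymmetric field without swirl, of size $1/(\rho\log(1/\rho))$ at distance $\rho$ from a circle, and $w$ is a pure swirl that solves the linearized equation with zero initial value. We also prove a uniqueness criterion which shows that the power of the logarithm is at the threshold. The case $\mathbb F=0$ is not decided here.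
\end{abstract}

\section{The question and the results}\label{sec:intro}

We consider the incompressible Navier--Stokes equations on $\mathbb R^3$ with a force in divergence form,
\begin{equation}\label{eq:NS}
\partial_t u+u\cdot\nabla u=\Delta u-\nabla p+\operatorname{div}\mathbb F,\qquad \operatorname{div}u=0,\qquad u(0,\cdot)=u_0 .
\end{equation}
Repeated indices are summed, $(a\otimes b)_{ij}=a_ib_j$, $(\nabla\Phi)_{ij}=\partial_j\Phi_i$, $(\operatorname{div}\mathbb H)_i=\partial_j\mathbb H_{ij}$ and $\mathbb H:\nabla\Phi=\mathbb H_{ij}\partial_j\Phi_i$. We put $\mathcal D=C_c^\infty(\mathbb R^3)$ and call a vector field with components in $\mathcal D$ a \emph{test field}. The Leray projection $\mathbb P$ onto divergence-free fields is the Fourier multiplier with symbol $\delta_{ij}-\xi_i\xi_j/|\xi|^2$. For a time-dependent tensor $\mathbb H$, the Duhamel integral $B(\mathbb H)(t)=\int_0^te^{(t-s)\Delta}\mathbb P\operatorname{div}\mathbb H(s)\,ds$ is understood in the sense of distributions, the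 integral in $s$ being taken after pairing with a test field $\varphi$:
\begin{equation}\label{eq:B}
\langle B(\mathbb H)(t),\varphi\rangle=-\int_0^t\big\langle \mathbb H(s),\nabla e^{(t-s)\Delta}\mathbb P\varphi\big\rangle\,ds .
\end{equation}
No convergence as a Bochner integral is assumed.

The homogeneous Morrey space $\dot M^{2,3}$ consists of the $f\in L^2_{\rm loc}(\mathbb R^3)$ with
\[
\|f\|_{\dot M^{2,3}}=\sup_{x\in\mathbb R^3,\ R>0}R^{-1/2}\Big(\int_{B(x,R)}|f(y)|^2\,dy\Big)^{1/2}<\infty ,
\]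
and $\tilde M^{2,3}$ is the closure of $\mathcal D$ in $\dot M^{2,3}$. A tensor $\mathbb F$ is \emph{admissible} if $B(\mathbb F)$ is well defined by \eqref{eq:B} and belongs to $\mathcal C([0,T],\tilde M^{2,3})$; the tensor $\mathbb F=0$ is admissible. A \emph{mild solution} of \eqref{eq:NS} is a field $u\in\mathcal C([0,T],\tilde M^{2,3})$ such that
\begin{equation}\label{eq:mild}
u(t)=e^{t\Delta}u_0+B(\mathbb F-u\otimes u)(t)\quad\text{in }\mathcal D'(\mathbb R^3)\text{ for every }t\in[0,T].
\end{equation}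
For such $u$ the integrals defining $B(u\otimes u)$ converge absolutely; see \eqref{eq:decay} and \eqref{eq:weights} below.

\medskip
\noindent\textbf{Question.} \emph{Fix $T>0$, a divergence-free $u_0\in\tilde M^{2,3}$ and an admissible $\mathbb F$. Must two mild solutions $u,v\in\mathcal C([0,T],\tilde M^{2,3})$ coincide on $[0,T]$?}
\medskip

The space is a natural limit for such a statement. The equations are invariant under translations and under $u\mapsto\lambda u(\lambda^2t,\lambda x)$, $\mathbb F\mapsto\lambda^2\mathbb F(\lambda^2t,\lambda x)$, and $u\otimes u$ is a distribution as soon as $u\in L^2_{\rm loc}$. Since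
\[
R^{-1}\int_{B(x,R)}|f|^2\,dy=\int_{B(0,1)}|Rf(x+Ry)|^2\,dy ,
\]
every normed space of functions whose norm is invariant under translations and under $f\mapsto\lambda f(\lambda\,\cdot)$, and controls $\|f\|_{L^2(B(0,1))}$, embeds in $\dot M^{2,3}$. Passing to the closure of $\mathcal D$ excludes self-similar concentration: for $f\in\mathcal D$, hence for $f\in\tilde M^{2,3}$, the quantity $\sup_xR^{-1}\int_{B(x,R)}|f|^2$ tends to $0$ with $R$, whereas for $f=|x|^{-1}$ and $x=0$ it equals $4\pi$ for all $R$.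

One would guess that the answer is yes. The difference $U=u-v$ solves the linear equation $U=-B(u\otimes U+U\otimes v)$. Cut $u$ and $v$ at a height $M$. The bounded parts contribute an operator of size $M\sqrt\delta$ on a time interval of length $\delta$. The parts above height $M$ are small in the critical norm, uniformly in time (Lemma~\ref{lem:tails}). If this smallness makes the corresponding operator small, then $U=0$. What the argument needs is smallness in the space $X^1$ of pointwise multipliers from $H^1(\mathbb R^3)$ to $L^2(\mathbb R^3)$,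
\[
\|f\|_{X^1}=\sup\big\{\|fh\|_2:\ \|h\|_{H^1}\le1\big\}.
\]
For the smaller critical space $L^3$ this is automatic, because $\|fh\|_2\le\|f\|_3\|h\|_6\le C\|f\|_3\|h\|_{H^1}$. For $\tilde M^{2,3}$ it is not, and the conclusion itself fails.

\begin{theorem}\label{thm:main}
For every $T>0$ there are a divergence-free $a\in\tilde M^{2,3}$, a tensor $\mathbb F\in\mathcal C([0,T],L^1(\mathbb R^3))$ with $B(\mathbb F)\in\mathcal C([0,T],\tilde M^{2,3})$, and $w\in\mathcal C([0,T],\tilde M^{2,3})$ with $w(0)=0$, $w\not\equiv0$, such that $u=a+w$ and $v=a-w$ are both mild solutions with initial value $u_0=a$ and tensor $\mathbb F$.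
\end{theorem}

\begin{theorem}\label{thm:data}
For every $T>0$ and every divergence-free $u_0\in\tilde M^{2,3}$ there is an $\mathbb F\in L^1_{\rm loc}([0,T]\times\mathbb R^3)$ with $B(\mathbb F)\in\mathcal C([0,T],\tilde M^{2,3})$ for which there are two different mild solutions in $\mathcal C([0,T],\tilde M^{2,3})$.
\end{theorem}

\begin{theorem}\label{thm:threshold}
For $u,v\in\mathcal C([0,T],\tilde M^{2,3})$ put $\omega(R)=\sup_{t,x}R^{-1}\int_{B(x,R)}(|u|^2+|v|^2)\,dy$.
\begin{itemize}
\item[(i)] Two mild solutions $u,v$ with the same $u_0$ and $\mathbb F$ coincide if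
\begin{equation}\label{eq:H}
\lim_{M\to\infty}\ \sup_{t\in[0,T]}\big(\|u\,1_{|u|>M}\|_{X^1}+\|v\,1_{|v|>M}\|_{X^1}\big)=0 .
\end{equation}
In particular they coincide if $\int_0^1\omega(R)\frac{dR}R<\infty$, for instance if $\omega(R)\le C(\log\frac1R)^{-1-\epsilon}$ for small $R$, with some $\epsilon>0$.
\item[(ii)] The solutions constructed for Theorem~\ref{thm:main} satisfy $\omega(R)\le C(\log\frac1R)^{-1}$ for small $R$ and $\sup_t(\|u\|_{X^1}+\|v\|_{X^1})<\infty$.
\end{itemize}
\end{theorem}

Theorem~\ref{thm:main} alone answers the question in the negative; the other two are complements. On the scale of powers of the logarithm, Theorem~\ref{thm:threshold} locates the threshold: $\omega(R)\lesssim(\log\frac1R)^{-1-\epsilon}$ forces uniqueness, while $\omega(R)\lesssim(\log\frac1R)^{-1}$ does not, even for solutions that are bounded in $X^1$. The tensors $\mathbb F$ that we construct are non-zero (Remark~\ref{rem:nonzero}), and the particular case $\mathbb F=0$ is not decided by these arguments.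

A counterexample must violate \eqref{eq:H}, and this tells us where to put its singularity. Throughout the paper $(r,\vartheta,x_3)$ are cylindrical coordinates with frame $(e_r,e_\vartheta,e_3)$, and $x'=(r,x_3)$. Let $\Sigma=\{r=1,\ x_3=0\}$ be the unit circle. In each half-plane $\vartheta=\mathrm{const}$ we use polar coordinates centered on $\Sigma$ and a logarithmic scale:
\[
r-1=\rho\cos\phi,\qquad x_3=\rho\sin\phi,\qquad \tau=\log(1/\rho).
\]
Thus $\rho$ is the distance to $\Sigma$, and $dx=r\,\rho\,d\rho\,d\phi\,d\vartheta$. A function $\rho^{-1}m(\tau)$ is square integrable near $\Sigma$ exactly when $\int^\infty m^2\,d\tau<\infty$.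

\begin{example}\label{ex:scale}
(a) \emph{Point singularities are harmless.} Let $f=|x|^{-1}(\log\frac1{|x|})^{-\beta}1_{|x|<1/2}$ with $\beta>0$. The set $\{f>M\}$ lies in a ball $B(0,r_M)$ with $r_M\to0$, and Hardy's inequality $\||x|^{-1}h\|_2\le2\|\nabla h\|_2$ gives $\|f1_{f>M}\|_{X^1}\le2(\log\frac1{r_M})^{-\beta}\to0$.

(b) \emph{Singularities along a circle are not.} Let $f_\beta=\rho^{-1}\tau^{-\beta}1_{\rho<1/50}\,e_\vartheta$ with $\beta>\frac12$. Then $f_\beta\in L^2$, so $f_\beta\in\tilde M^{2,3}$ by Lemma~\ref{lem:morrey}, while $f_\beta\notin L^3$. By the logarithmic Hardy inequality (Lemma~\ref{lem:hardy}), $f_\beta\in X^1$ for $\beta\ge1$, and for $\beta>1$ the extra factor $\tau^{1-\beta}$ makes the $X^1$ norm of $f_\beta1_{|f_\beta|>M}$ tend to $0$. For $\frac12<\beta<1$ this norm is infinite for every $M$: a compactly supported $h$, smooth off $\Sigma$ and equal to $\tau^{\beta-1/2}$ near $\Sigma$, has $|\nabla h|\le C\rho^{-1}\tau^{\beta-3/2}$ there, so $h\in H^1$, but $|f_\beta h|^2=\rho^{-2}\tau^{-1}$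 is not integrable near $\Sigma$.
\end{example}

Near a curve the Morrey condition is only square integrability in the normal plane, while the multiplier condition is a planar Hardy inequality, which costs a logarithm. Our solutions live at the borderline $\beta=1$.

Section~\ref{sec:idea} explains the construction on a planar model. Section~\ref{sec:tools} collects the estimates. Sections~\ref{sec:drift}--\ref{sec:main} prove Theorem~\ref{thm:main}, Section~\ref{sec:data} proves Theorem~\ref{thm:data}, and Sections~\ref{sec:unique} and~\ref{sec:size} prove the two parts of Theorem~\ref{thm:threshold}.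

\section{The mechanism}\label{sec:idea}

\subsection{Reduction to a linear problem}
Let $u=a+w$ and $v=a-w$ with $a$ independent of time and $w(0)=0$. Then $u\otimes u$ and $v\otimes v$ equal $a\otimes a+w\otimes w\pm(a\otimes w+w\otimes a)$, so \eqref{eq:mild} holds for both $u$ and $v$ if and only if
\begin{align}
w&=-B(a\otimes w+w\otimes a),\label{eq:odd}\\
a-e^{t\Delta}a&=B(\mathbb F-a\otimes a-w\otimes w).\label{eq:even}
\end{align}
Equation \eqref{eq:odd} is linear in $w$ and does not contain $\mathbb F$; equation \eqref{eq:even} is solved by $\mathbb F=a\otimes a+w\otimes w+\mathbb S$ with any tensor $\mathbb S$ such that $B(\mathbb S)=a-e^{t\Delta}a$. There are three tasks: find $a$ for which \eqref{eq:odd} has a solution $w\not\equiv0$; find an integrable $\mathbb S$; and show that $B(a\otimes a)$ and $B(w\otimes w)$ lie in $\mathcal C([0,T],\tilde M^{2,3})$, although the products are merely integrable.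

For the first task write $Lw=\Delta w-\operatorname{div}(a\otimes w+w\otimes a)$. Suppose that $\partial_tz=Lz+f$ can be solved by the energy method, with $z(t)\in H^1$ for almost every $t$, and that some $W\in L^2\setminus H^1$ satisfies $LW=g$ in $\mathcal D'$ with $g$ smooth. Solve $\partial_tz=Lz-W+tg$, $z(0)=0$, and put $w=tW+z$. Then $\partial_tw=W+Lz-W+tg=Lw$ and $w(0)=0$, and $w(t)\neq0$ whenever $t>0$ and $z(t)\in H^1$. So everything rests on a singular, square integrable, almost stationary solution $W$.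

\subsection{Swirl transported by a field without swirl}
A symmetry turns $L$ into a scalar operator to which the maximum principle applies.

\begin{lemma}\label{lem:scalar}
Let $\psi,\Gamma$ be smooth functions of $(r,x_3)$ on an open subset of $\{r>0\}$, let $a=\operatorname{curl}(\frac\psi re_\vartheta)=-\frac{\psi_{x_3}}re_r+\frac{\psi_r}re_3$ and $W=\frac\Gamma re_\vartheta$. Then
\begin{equation}\label{eq:L}
\Delta W-\operatorname{div}(a\otimes W+W\otimes a)=\frac1r(\mathcal L\Gamma)\,e_\vartheta,\qquad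
\mathcal L\Gamma=\Gamma_{rr}+\Gamma_{x_3x_3}-\frac1r\Gamma_r-\frac1r\{\psi,\Gamma\},
\end{equation}
where $\{\psi,\Gamma\}=\psi_r\Gamma_{x_3}-\psi_{x_3}\Gamma_r$. If $\psi$ is odd in $x_3$, then $\mathcal L$ commutes with the reflection $\Gamma(r,x_3)\mapsto\Gamma(r,-x_3)$.
\end{lemma}

\begin{proof}
For $f=f(r,x_3)$ one has $\Delta(fe_\vartheta)=(f_{rr}+\frac1rf_r+f_{x_3x_3}-\frac1{r^2}f)e_\vartheta$. With $f=\Gamma/r$ we have $f_r=\Gamma_r/r-\Gamma/r^2$ and $f_{rr}=\Gamma_{rr}/r-2\Gamma_r/r^2+2\Gamma/r^3$, so $\Delta W=\frac1r(\Gamma_{rr}+\Gamma_{x_3x_3}-\frac1r\Gamma_r)e_\vartheta$. Both $a$ and $W$ are divergence-free, so $\operatorname{div}(a\otimes W+W\otimes a)=W\cdot\nabla a+a\cdot\nabla W$. Since $\partial_\vartheta e_r=e_\vartheta$, the first term is $\frac{\Gamma a^r}{r^2}e_\vartheta$; the second is $(\frac1ra\cdot\nabla\Gamma-\frac{a^r\Gamma}{r^2})e_\vartheta$. Their sum is $\frac1r(a\cdot\nabla\Gamma)e_\vartheta$, and $a\cdot\nabla\Gamma=\frac1r\{\psi,\Gamma\}$. If $\psi$ is odd in $x_3$,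 then $\psi_r$ is odd and $\psi_{x_3}$ is even, so both terms of the bracket commute with the reflection.
\end{proof}

\subsection{The planar model: a dipole without source}\label{sub:model}
Near $\Sigma$ we have $r\approx1$, and $\mathcal L$ is close to $\Delta_2-\{\psi,\cdot\}$ with $\Delta_2=\partial_r^2+\partial_{x_3}^2$. Since $\rho\partial_\rho=-\partial_\tau$,
\[
\rho^2\Delta_2=\partial_\tau^2+\partial_\phi^2,\qquad \rho^2\{\psi,\Gamma\}=-\psi_\tau\Gamma_\phi+\psi_\phi\Gamma_\tau .
\]
Without drift, the dipole $\sin\phi/\rho=\partial_{x_3}\log\rho$ is harmonic off the origin $\rho=0$. It fails us twice, and narrowly: it misses $L^2$ by a logarithm, and $\Delta_2(\sin\phi/\rho)=2\pi\partial_{x_3}\delta$ is a source at the origin. Both defects would disappear if its coefficient, instead of being constant, tended to zero like a power of $1/\tau$. We look for a drift that has this effect.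

Take $\psi=q(\tau)\sin2\phi$ and let $'=d/d\tau$. For an integer $k$ and a function $c(\tau)$, the identities $2\sin2\phi\cos k\phi=\sin(k+2)\phi-\sin(k-2)\phi$ and $2\cos2\phi\sin k\phi=\sin(k+2)\phi+\sin(k-2)\phi$ give
\begin{equation}\label{eq:modes}
\begin{aligned}
\rho^2e^{-\tau}\Delta_2(e^\tau c\sin k\phi)&=\big[c''+2c'+(1-k^2)c\big]\sin k\phi,\\
\rho^2e^{-\tau}\{\psi,e^\tau c\sin k\phi\}&=\big[q(c+c')-\tfrac k2q'c\big]\sin(k+2)\phi+\big[q(c+c')+\tfrac k2q'c\big]\sin(k-2)\phi .
\end{aligned}
\end{equation}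
For $k=1$ we have $\sin(k-2)\phi=-\sin\phi$: the second harmonic couples the dipole to itself. If $q$ and $c$ are negative powers of $\tau$, each derivative and each factor $q$ gains decay, and the leading terms of $\rho^2e^{-\tau}(\Delta_2-\{\psi,\cdot\})(e^\tau c\sin\phi)$ are
\[
(2c'+qc)\sin\phi-qc\sin3\phi .
\]
The second term is not resonant: by the first line of \eqref{eq:modes} with $k=3$, it is canceled by adding $e^\tau d\sin3\phi$ with $-8d=qc$, which is smaller than the dipole by a factor $q$. The first term has to vanish, so $c=\exp(-\frac12\int q\,d\tau)$. If $\int^\infty|q|\,d\tau<\infty$, then $c$ has a non-zero limit and nothing is gained; this matches Theorem~\ref{thm:threshold}(i). For $q=\mu/\tau$ we get $c=\tau^{-\mu/2}$, which is square integrable when $\mu>1$. We take $\mu=2$: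
\[
q=\frac2\tau,\qquad c=\frac1\tau ,
\]
so that drift and dipole both have size $1/(\rho\tau)$ and the same estimates apply to both. Figure~\ref{fig:drift} shows the geometry. The radial velocity is $-\psi_\phi/(r\rho)=-2q\cos2\phi/(r\rho)$: the drift carries the positive part of the dipole upward and the negative part downward, and so creates dipole moment at every scale. The relation $c(\tau)=\frac12\int_\tau^\infty qc$ says that all the moment seen at scale $\rho$ is produced in this way at smaller scales, and none by a source. This computation is heuristic; Section~\ref{sec:stationary} makes it rigorous with barriers built from \eqref{eq:modes}.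

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.1]
\draw[->] (0,-1.9) -- (0,1.9) node[left] {$x_3$};
\draw[->,gray] (0,0) -- (5.3,0) node[right,black] {$r$};
\draw[dashed] (3,0) circle (1.6);
\fill (3,0) circle (1.5pt) node[below left] {$\Sigma$};
\draw[very thick,->] (1.55,0) -- (2.35,0);
\draw[very thick,->] (4.45,0) -- (3.75,0);
\draw[very thick,->] (3,0.65) -- (3,1.45);
\draw[very thick,->] (3,-0.65) -- (3,-1.45);
\draw (3,0) -- (3.92,0.77);
\fill (3.92,0.77) circle (1pt);
\node at (3.36,0.52) {$\rho$};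
\draw (3.4,0) arc (0:40:0.4);
\node at (3.58,0.2) {$\phi$};
\node at (2.3,0.85) {$\Gamma>0$};
\node at (2.3,-0.85) {$\Gamma<0$};
\end{tikzpicture}
\caption{A half-plane $\vartheta=\mathrm{const}$; the circle $\Sigma$ is the point $(r,x_3)=(1,0)$, and $(\rho,\phi)$ are polar coordinates around it. The arrows show the drift with stream function $\psi=\frac{2\sin2\phi}{\log(1/\rho)}$: toward $\Sigma$ along $x_3=0$, where the dipole $\Gamma\approx\frac{\sin\phi}{\rho\log(1/\rho)}$ vanishes, and away from $\Sigma$ along $r=1$, where $|\Gamma|$ is largest.}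
\label{fig:drift}
\end{figure}

\section{Estimates near the circle and for the Duhamel operator}\label{sec:tools}

A number $\rho_0\in(0,\frac1{100}]$ is fixed once and for all in Lemma~\ref{lem:barrier}; it is an absolute constant. For $j=1,4,6$ let $\eta_j=\eta_j(\rho)$ be smooth, with values in $[0,1]$, equal to $1$ for $\rho\le j\rho_0$ and to $0$ for $\rho\ge(j+1)\rho_0$. On $\{\rho\le7\rho_0\}$ we have $\frac12\le r\le\frac32$ and $\tau\ge2$. The letter $C$ denotes constants that may depend on $T$, $\rho_0$ and the cutoffs.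

\subsection{Test fields and the Oseen kernel}
Let $E=-1/(4\pi|x|)$, so $\Delta E=\delta$, and let $G_\sigma$ be the kernel of $e^{\sigma\Delta}$. From $1+|x|\le(1+|x-y|)(1+|y|)$ it follows that a bound $|h|\le C(1+|x|)^{-N}$ is preserved by convolution with a Schwartz function, and by convolution with $G_\sigma$ uniformly for $\sigma\in[0,T]$. If $\varphi$ is a Schwartz function, then $|\partial^\alpha(E*\varphi)|\le C(1+|x|)^{-1-|\alpha|}$: with $\chi_0\in\mathcal D$ equal to $1$ near $0$, the function $(\chi_0E)*\varphi$ is Schwartz and $(1-\chi_0)E$ satisfies the stated bounds.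

For a test field $\varphi$ we have $\varphi-\mathbb P\varphi=\nabla\pi_0$ with $\pi_0=\partial_j(E*\varphi_j)$. With $\pi_\sigma=e^{\sigma\Delta}\pi_0$ we obtain, uniformly for $\sigma\in[0,T]$ and with constants depending on $\varphi$ and $\alpha$,
\begin{equation}\label{eq:decay}
e^{\sigma\Delta}(\varphi-\mathbb P\varphi)=\nabla\pi_\sigma,\qquad|\partial^\alpha\pi_\sigma|\le C(1+|x|)^{-2-|\alpha|},\qquad|\partial^\alpha e^{\sigma\Delta}\mathbb P\varphi|\le C(1+|x|)^{-3-|\alpha|}.
\end{equation}
The kernel of $e^{\sigma\Delta}\mathbb P\operatorname{div}$ is $K_{\sigma,ijk}=\partial_k(\delta_{ij}G_\sigma-\partial_i\partial_jE*G_\sigma)$, acting by $(K_\sigma*\mathbb H)_i=K_{\sigma,ijk}*\mathbb H_{jk}$. It satisfies $K_\sigma(x)=\sigma^{-2}K_1(x/\sqrt\sigma)$ and $|K_1|\le C(1+|x|)^{-4}$, which gives Oseen's bound and two consequences: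
\begin{equation}\label{eq:kernel}
|K_\sigma(x)|\le C(\sqrt\sigma+|x|)^{-4},\qquad\|K_\sigma\|_1\le C\sigma^{-1/2},\qquad\int_0^\infty|K_\sigma(x)|\,d\sigma\le C|x|^{-2}.
\end{equation}
If $\sigma>0$ and $\int|\mathbb H|(1+|x|)^{-4}dx<\infty$, Fubini's theorem gives $-\langle\mathbb H,\nabla e^{\sigma\Delta}\mathbb P\varphi\rangle=\langle K_\sigma*\mathbb H,\varphi\rangle$.

For $f\in\dot M^{2,3}$, the Cauchy--Schwarz inequality and summation over the annuli $2^j\le|x|<2^{j+1}$ give
\begin{equation}\label{eq:weights}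
\int_{B(x,R)}|f|\,dy\le CR^2\|f\|_{\dot M^{2,3}},\qquad\int\frac{|f|^2}{(1+|x|)^2}\,dx+\Big(\int\frac{|f|}{(1+|x|)^3}\,dx\Big)^2\le C\|f\|_{\dot M^{2,3}}^2 .
\end{equation}

\subsection{Symmetries}
For an orthogonal matrix $g$, a field $\Phi$ and a tensor $\mathbb H$ let $\Phi_g(x)=g^{-1}\Phi(gx)$ and $\mathbb H_g(x)=g^{-1}\mathbb H(gx)g$. Then $(a\otimes b)_g=a_g\otimes b_g$, $(\nabla\Phi)_g=\nabla(\Phi_g)$, the operators $\Delta$, $e^{\sigma\Delta}$, $\mathbb P$ and convolution with radial functions commute with $\Phi\mapsto\Phi_g$, and integrals such as $\int\mathbb H:\nabla\Phi$ are unchanged when both factors are transformed. In particular $B(\mathbb H)_g=B(\mathbb H_g)$.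

Let $\mathcal G\simeq O(2)$ be the group of rotations about the $x_3$-axis and reflections in planes containing it, with normalized Haar measure $dg$. A field or tensor is \emph{axisymmetric} if it is fixed by the rotations in $\mathcal G$; for a field this means that $f^r,f^\vartheta,f^3$ do not depend on $\vartheta$. The reflection in $\mathcal G$ that fixes a point $x$ off the axis fixes $e_r,e_3$ and reverses $e_\vartheta$ at $x$. Hence $f_g=f$ for all $g\in\mathcal G$ exactly when $f$ is axisymmetric with $f^\vartheta=0$ (\emph{no swirl}), and $f_g=(\det g)f$ for all $g\in\mathcal G$ exactly when $f=f^\vartheta(r,x_3)e_\vartheta$ (a \emph{swirl field}). A tensor is of \emph{swirl type} if $\mathbb H_g=(\det g)\mathbb H$ for all $g\in\mathcal G$; examples are $\nabla w$ and $a\otimes w+w\otimes a$ with $w$ swirl and $a$ without swirl. Define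
\[
\Pi\Phi=\int_{\mathcal G}(\det g)\,\Phi_g\,dg=\Big(\frac1{2\pi}\int_0^{2\pi}\Phi^\vartheta\,d\vartheta\Big)e_\vartheta ;
\]
the average over rotations averages the cylindrical components, and the signed average over a reflection keeps only the $\vartheta$-component. The first formula shows that $\Pi$ preserves $C^\infty$, $\mathcal D$ and $H^1$ and commutes with $\Delta$; the second shows that $\Pi\Phi$ is a swirl field and, since $(\nabla\pi)^\vartheta=\frac1r\partial_\vartheta\pi$, that
\begin{equation}\label{eq:Pigrad}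
\Pi\nabla\pi=0\quad\text{for every smooth scalar }\pi .
\end{equation}
If $w$ is a swirl field and $\mathbb H$ is of swirl type, then, whenever the left-hand sides converge absolutely,
\begin{equation}\label{eq:Pi}
\int w\cdot\Phi\,dx=\int w\cdot\Pi\Phi\,dx,\qquad\int\mathbb H:\nabla\Phi\,dx=\int\mathbb H:\nabla\Pi\Phi\,dx .
\end{equation}
Indeed $\int\mathbb H:\nabla\Phi=\int\mathbb H_g:\nabla\Phi_g=(\det g)\int\mathbb H:\nabla\Phi_g$, and we average over $g$; the first identity has the same proof. By \eqref{eq:Pigrad} and \eqref{eq:Pi}, swirl fields in $L^2$ are divergence-free in $\mathcal D'$. Finally, for swirl fields $z$ and $\Phi$ with $\Phi\in H^1$,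
\begin{equation}\label{eq:centri}
(z\cdot\nabla)\Phi=-\frac{z^\vartheta\Phi^\vartheta}r\,e_r\quad\text{a.e.};
\end{equation}
for smooth $\Phi$ this is $\partial_\vartheta e_\vartheta=-e_r$, and radial mollification approximates $\Phi$ in $H^1$ by smooth swirl fields.

\subsection{Morrey norms, Hardy's inequality and the heat semigroup}

\begin{lemma}\label{lem:morrey}
\begin{itemize}
\item[(a)] Let $|f|$ be independent of $\vartheta$. If $x$ is at distance $d$ from the axis and $R<d/2$, then $R^{-1}\int_{B(x,R)}|f|^2\,dy\le\frac{3\pi}2\int_{D(x',R)}|f|^2\,dr\,dx_3$, where $D(x',R)$ is the planar disc. Moreover $\|f\|_{\dot M^{2,3}}^2\le3\int|f|^2\frac{dx}r$.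
\item[(b)] An axisymmetric field $f\in L^2$ supported in $\{r\ge\frac12\}$ belongs to $\tilde M^{2,3}$, with norm at most $C\|f\|_2$. Also $L^3\subset\tilde M^{2,3}$ continuously.
\item[(c)] If $f\in\mathcal C([0,T],L^2)$ is axisymmetric and bounded on $[0,T]\times\{\rho\ge6\rho_0\}$, then $f\in\mathcal C([0,T],\tilde M^{2,3})$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) If $R<d/2$, the points $y\in B(x,R)$ have $y'\in D(x',R)$, have $r\le3d/2$, and lie in a sector of opening $2\arcsin(R/d)\le\pi R/d$. This gives the first bound, whose right-hand side is at most $\frac34\int|f|^2\frac{dx}r$ because $\frac{dx}r=dr\,dx_3\,d\vartheta$. If $R\ge d/2$, then $r\le3R$ on $B(x,R)$, so $R^{-1}\le3/r$ there.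

(b) Truncation to large balls followed by radial mollification gives axisymmetric test fields $f_n$ supported in $\{r\ge\frac14\}$ with $f_n\to f$ in $L^2$; by (a), $\|f-f_n\|_{\dot M^{2,3}}^2\le12\|f-f_n\|_2^2$. By H\"older's inequality $\|f\|_{L^2(B(x,R))}\le CR^{1/2}\|f\|_3$, and $\mathcal D$ is dense in $L^3$.

(c) By (b), $\eta_6f\in\mathcal C([0,T],\tilde M^{2,3})$. The inequality $\|h\|_3\le\|h\|_2^{2/3}\|h\|_\infty^{1/3}$, applied to $(1-\eta_6)f(t)$ and to differences, gives $(1-\eta_6)f\in\mathcal C([0,T],L^3)$.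
\end{proof}

\begin{lemma}[Hardy's inequality at the circle]\label{lem:hardy}
For $h\in H^1(\mathbb R^3)$, $\displaystyle\int_{\rho\le1/50}\frac{|h|^2}{\rho^2\tau^2}\,dx\le C\|h\|_{H^1}^2$.
\end{lemma}

\begin{proof}
Let $F\in C_c^\infty(\{|y|<\frac12\})$ in the plane, with polar radius $\rho$. Since $\frac d{d\rho}\frac1\tau=\frac1{\rho\tau^2}$ and $1/\tau\to0$ as $\rho\to0$, integration by parts along a ray gives
\[
\int\frac{F^2}{\rho\tau^2}\,d\rho=-\int\frac{2FF_\rho}\tau\,d\rho\le2\Big(\int\frac{F^2}{\rho\tau^2}\,d\rho\Big)^{1/2}\Big(\int F_\rho^2\,\rho\,d\rho\Big)^{1/2}.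
\]
The left-hand side is finite, so $\int\frac{F^2}{\rho^2\tau^2}\,dy\le4\int|\nabla F|^2dy$. For $h\in\mathcal D$ apply this in each half-plane $\vartheta=\mathrm{const}$ to $h$ times a cutoff equal to $1$ for $\rho\le\frac1{50}$ and supported in $\rho<\frac12$, and integrate in $\vartheta$. Density of $\mathcal D$ and Fatou's lemma give the general case.
\end{proof}

We also use Ladyzhenskaya's inequality $\|F\|_{L^4(\mathbb R^2)}^2\le C\|F\|_{L^2(\mathbb R^2)}\|\nabla F\|_{L^2(\mathbb R^2)}$. For a function of $(r,x_3)$ supported in $\{\rho\le7\rho_0\}$, the $L^p$ and $H^1$ norms on $\mathbb R^3$ and on $\mathbb R^2$ (measure $dr\,dx_3$) are comparable.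

\begin{lemma}\label{lem:heat}
Convolution with $K\in L^1$ maps $\tilde M^{2,3}$ to itself with norm at most $\|K\|_1$. If $f\in\tilde M^{2,3}$, then $e^{t\Delta}f\in\mathcal C([0,T],\tilde M^{2,3})$, $\sqrt t\,\|e^{t\Delta}f\|_\infty\le C\|f\|_{\dot M^{2,3}}$, and $\sqrt t\,\|e^{t\Delta}f\|_\infty\to0$ as $t\to0$.
\end{lemma}

\begin{proof}
The norm of $\dot M^{2,3}$ is translation invariant, so Minkowski's inequality gives the bound $\|K\|_1$; and $K*\mathcal D\subset L^3\subset\tilde M^{2,3}$. For $f\in\mathcal D$, $e^{t\Delta}f$ is continuous in $L^3$; continuity extends to $\tilde M^{2,3}$ by density, since $\|G_t\|_1=1$. On the annulus $2^{j-1}\sqrt t\le|x-y|<2^j\sqrt t$ we have $G_t\le Ct^{-3/2}e^{-4^{j-2}}$, so \eqref{eq:weights} gives $|e^{t\Delta}f(x)|\le Ct^{-3/2}\sum_{j\ge0}e^{-4^{j-2}}4^jt\,\|f\|_{\dot M^{2,3}}$, the term $j=0$ standing for the ball of radius $\sqrt t$. The last claim holds for $f\in\mathcal D$, since then $\|e^{t\Delta}f\|_\infty\le\|f\|_\infty$, and extends by density.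
\end{proof}

\subsection{The Duhamel operator}
Part (b) of the next lemma is what makes the force admissible: the square of a field of size $1/(\rho\tau)$ is only integrable, but $B$ maps it back to a field of size $1/(\rho\tau)$.

\begin{lemma}\label{lem:duhamel}
\begin{itemize}
\item[(a)] $B$ maps $L^2((0,T),L^2)$ to $\mathcal C([0,T],L^2)$.
\item[(b)] If $m\in\mathcal C([0,T])$ and $|\mathbb T(x)|\le C1_{\rho\le2\rho_0}\rho^{-2}\tau^{-2}$, then $B(m\mathbb T)\in\mathcal C([0,T],L^2)$.
\item[(c)] If $\mathbb H\in L^\infty((0,T),L^1)$ is bounded on $(0,T)\times\{\rho\ge4\rho_0\}$, then $B(\mathbb H)$ is bounded on $[0,T]\times\{\rho\ge6\rho_0\}$.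
\end{itemize}
\end{lemma}

\begin{proof}
(a) Since $\int_0^t|\xi|^2e^{-2(t-s)|\xi|^2}ds\le\frac12$, the Cauchy--Schwarz inequality gives
\[
|\widehat{B(\mathbb H)}(t,\xi)|\le\int_0^te^{-(t-s)|\xi|^2}|\xi|\,|\hat{\mathbb H}(s,\xi)|\,ds\le\Big(\int_0^T|\hat{\mathbb H}(s,\xi)|^2ds\Big)^{1/2},
\]
and the right-hand side is in $L^2(d\xi)$. For almost every $\xi$ the transform is continuous in $t$, so dominated convergence gives continuity in $L^2$.

(b) By \eqref{eq:kernel}, $\int_0^\infty|K_\sigma|*|\mathbb T|\,d\sigma\le CQ$ with $Q=|\cdot|^{-2}*|\mathbb T|$. We show that $Q\in L^2$ and that $Q$ is finite off $\Sigma$. If $\rho(x)\ge3\rho_0$, then $|x-y|\ge c(1+|x|)$ on the support of $\mathbb T\in L^1$, so $Q(x)\le C(1+|x|)^{-2}$. Let $0<\rho=\rho(x)\le3\rho_0$. If $\vartheta\in[-\pi,\pi]$ is the angle between $x$ and $y$, then $|x-y|^2=|x'-y'|^2+2r(x)r(y)(1-\cos\vartheta)\ge|x'-y'|^2+c\vartheta^2$, and $\int\frac{d\vartheta}{A^2+c\vartheta^2}\le\frac CA$. With planar coordinates centered at $(1,0)$,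
\[
Q(x)\le C\int_{|y'|\le2\rho_0}\frac{dy'}{|x'-y'|\,|y'|^2\log^2(1/|y'|)} .
\]
On $|y'|<\rho/2$ we have $|x'-y'|\ge\rho/2$, and the contribution is at most $\frac C\rho\int_0^{\rho/2}\frac{ds}{s\log^2(1/s)}\le\frac C{\rho\tau}$. On $\rho/2\le|y'|\le2\rho$ it is at most $\frac C{\rho^2\tau^2}\int_{|x'-y'|\le3\rho}\frac{dy'}{|x'-y'|}\le\frac C{\rho\tau^2}$. On $|y'|\ge2\rho$ we have $|x'-y'|\ge|y'|/2$, and the contribution is at most $C\int_{2\rho}^{2\rho_0}\frac{ds}{s^2\log^2(1/s)}$; the part $s\le\sqrt\rho$, where $\log(1/s)\ge\tau/2$, is at most $\frac C{\rho\tau^2}$, and the rest is at most $C\rho^{-1/2}\le\frac C{\rho\tau^2}$. So $Q\le\frac C{\rho\tau}$ near $\Sigma$ and $Q\in L^2$.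

Fubini's theorem now gives $B(m\mathbb T)(t,x)=\int_0^\infty1_{\sigma<t}\,m(t-\sigma)K_\sigma*\mathbb T(x)\,d\sigma$. For $x\notin\Sigma$ this is continuous in $t$ by dominated convergence in $\sigma$, and it is dominated by $C\|m\|_\infty Q\in L^2$; hence it is continuous in $L^2$.

(c) Let $\varphi$ be a test field supported in $\{\rho\ge6\rho_0\}$. The support of $\eta_4\mathbb H$ is at distance at least $\rho_0$ from that of $\varphi$, so \eqref{eq:kernel} gives $|\langle B(\eta_4\mathbb H)(t),\varphi\rangle|\le CT\rho_0^{-4}\|\mathbb H\|_{L^\infty L^1}\|\varphi\|_1$ and $|\langle B((1-\eta_4)\mathbb H)(t),\varphi\rangle|\le C\int_0^T\sigma^{-1/2}d\sigma\,\|(1-\eta_4)\mathbb H\|_\infty\|\varphi\|_1$.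
\end{proof}

\section{The drift and an integrable stress tensor}\label{sec:drift}

With $q=2/\tau$ let
\[
\psi=\eta_1\,q\sin2\phi,\qquad X=-2\eta_1\,q\cos2\phi,\qquad a=\operatorname{curl}\Big(\frac\psi re_\vartheta\Big).
\]
The function $X$ will serve only to build $\mathbb S$. Both $\psi$ and $X$ are supported in $\{\rho\le2\rho_0\}$, are smooth off $\Sigma$, and satisfy
\begin{equation}\label{eq:sizes}
|\psi|,|X|\le\frac C\tau,\qquad|\nabla\psi|,|\nabla X|\le\frac C{\rho\tau},\qquad|\nabla^2\psi|,|\nabla^2X|\le\frac C{\rho^2\tau}.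
\end{equation}
Integrate by parts on $\{\rho>\varepsilon\}$, whose boundary has area $O(\varepsilon)$. For first derivatives the boundary term is $O(\varepsilon)$, so the distributional gradients of $\psi$ and $X$ are the pointwise ones and lie in $L^2$. Hence $a=-\frac{\psi_{x_3}}re_r+\frac{\psi_r}re_3$ is a compactly supported field without swirl, divergence-free in $\mathcal D'$, and by Lemmas~\ref{lem:morrey} and~\ref{lem:hardy}
\begin{equation}\label{eq:a}
|a|\le\frac C{\rho\tau}1_{\rho\le2\rho_0},\qquad a\in L^2\cap\tilde M^{2,3},\qquad\|ah\|_2\le C\|h\|_{H^1}.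
\end{equation}
For second derivatives the boundary term is $O(\varepsilon\cdot\frac1{\varepsilon\log(1/\varepsilon)})\to0$, so $\langle\partial_i\partial_j\psi,\varphi\rangle=\lim_{\varepsilon\to0}\int_{\rho>\varepsilon}(\partial_i\partial_j\psi)\varphi\,dx$, and likewise for $X$. This gives a principle that we use below:
\begin{equation}\label{eq:nosing}
\begin{minipage}{0.85\textwidth}
\emph{a linear combination with smooth coefficients of derivatives of order at most two of $\psi$ and $X$ whose pointwise values off $\Sigma$ are integrable equals this integrable function in $\mathcal D'$.}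
\end{minipage}
\end{equation}

The obvious tensor with divergence $-\Delta a$ is $-\nabla a$, for which \eqref{eq:sizes} gives only the non-integrable bound $1/(\rho^2\tau)$. But $\mathbb P\operatorname{div}$ does not see divergence-free tensors or multiples of the identity, and we use this freedom to gain one logarithm. In the plane, start from $-(\nabla a+\nabla a^T)$, add the divergence-free tensor with entries $X_{x_3x_3},-X_{rx_3},X_{rr}$, and remove the trace with a pressure. What is left is a trace-free symmetric $2\times2$ tensor, that is, one complex function, and it turns out to be $\partial_\zeta^2(-2X+4i\psi)$ with $\zeta=(r-1)+ix_3$. With our $X$ this is $4\partial_\zeta^2(q\,\zeta/\bar\zeta)$, and $\partial_\zeta^2(\zeta/\bar\zeta)=0$, so a derivative must fall on $q$. This is the second virtue of the harmonic $\sin2\phi$. In three dimensions the divergence-free tensor is produced by the operator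
\[
(\operatorname{inc}\mathbb H)_{ij}=\epsilon_{ikl}\epsilon_{jmn}\partial_k\partial_m\mathbb H_{ln},
\]
where $\epsilon_{ijk}$ is the Levi-Civita symbol; $\operatorname{div}\operatorname{inc}\mathbb H=0$ because $\epsilon_{jmn}\partial_j\partial_m=0$. The pressure must be removed from the $\vartheta\vartheta$ entry, where nothing cancels it; the error in the divergence is repaired by terms with only one derivative of $X$.

\begin{lemma}\label{lem:stress}
There is a tensor $\mathbb S$ with $|\mathbb S|\le C1_{\rho\le2\rho_0}\rho^{-2}\tau^{-2}$ and $|\operatorname{tr}\mathbb S|\le C\rho^{-1}$ such that $\operatorname{div}\mathbb S=-\Delta a+\nabla p$ for a compactly supported distribution $p$. For every test field $\varphi$ and $\sigma\ge0$,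
\begin{equation}\label{eq:stress}
-\langle\mathbb S,\nabla e^{\sigma\Delta}\mathbb P\varphi\rangle=-\langle a,\Delta e^{\sigma\Delta}\varphi\rangle,
\end{equation}
and $B(\mathbb S)(t)=a-e^{t\Delta}a$.
\end{lemma}

\begin{proof}
Let $\partial_r=e_r\cdot\nabla$, $p=-\frac12(X_{rr}+X_{x_3x_3})$ and, in $\mathcal D'$,
\[
\mathbb S=-(\nabla a+\nabla a^T)+\operatorname{inc}(Xe_\vartheta\otimes e_\vartheta)+p\,(\mathbb I-e_\vartheta\otimes e_\vartheta)+\frac12\nabla\Big(X\frac{e_r}r\Big)-\frac{X_r}{2r}e_\vartheta\otimes e_\vartheta .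
\]

\emph{Divergence.} Since $\operatorname{div}a=0$, $\operatorname{div}(\nabla a+\nabla a^T)=\Delta a$. If $n$ is a rotation-invariant distribution supported away from the axis, then $e_\vartheta\cdot\nabla n=0$, $\operatorname{div}e_\vartheta=0$ and $(e_\vartheta\cdot\nabla)e_\vartheta=-e_r/r$ give $\operatorname{div}(n\,e_\vartheta\otimes e_\vartheta)=-\frac nre_r$. The field $e_r/r=\nabla\log r$ is harmonic for $r>0$, and $\partial_r(e_r/r)=-e_r/r^2$, so
\[
\Delta\Big(X\frac{e_r}r\Big)=\Big(X_{rr}+\frac{X_r}r+X_{x_3x_3}\Big)\frac{e_r}r-2\frac{X_r}{r^2}e_r=\frac{X_{rr}+X_{x_3x_3}}re_r-\frac{X_r}{r^2}e_r .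
\]
Therefore
\[
\operatorname{div}\mathbb S=-\Delta a+\nabla p+\frac pre_r+\frac{X_{rr}+X_{x_3x_3}}{2r}e_r-\frac{X_r}{2r^2}e_r+\frac{X_r}{2r^2}e_r=-\Delta a+\nabla p .
\]

\emph{Size.} For $\rho_0\le\rho\le2\rho_0$ the pointwise values of $\mathbb S$ are bounded. Let $0<\rho<\rho_0$. We compute in the frame $(e_r,e_\vartheta,e_3)$ modulo $O(\rho^{-1})$; by \eqref{eq:sizes} we may drop all terms with at most one derivative of $\psi$ or $X$, in particular the last two terms of $\mathbb S$, and replace $1/r=1+O(\rho)$ by $1$. By axisymmetry take $\vartheta=0$, where $(e_r,e_\vartheta)=(e_1,e_2)$. Since $(\epsilon_{ik2}\partial_k)_{i=1,2,3}=(-\partial_3,0,\partial_1)$, the tensor $\operatorname{inc}(Xe_\vartheta\otimes e_\vartheta)$ has $rr$, $r3$, $33$ entries $X_{x_3x_3}$, $-X_{rx_3}$, $X_{rr}$, is symmetric, and has no entry with an index $\vartheta$. The tensor $\nabla a+\nabla a^T$ has entries $2\partial_ra^r=-2\psi_{rx_3}$, $\partial_3a^r+\partial_ra^3=\psi_{rr}-\psi_{x_3x_3}$, $2\partial_3a^3=2\psi_{rx_3}$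 in the same places; its $\vartheta\vartheta$ entry $2a^r/r$ is negligible and the others vanish. So, modulo $O(\rho^{-1})$, the only entries of $\mathbb S$ are
\[
\mathbb S_{rr}=-\mathbb S_{33}=2\psi_{rx_3}+\tfrac12(X_{x_3x_3}-X_{rr}),\qquad\mathbb S_{r3}=\mathbb S_{3r}=\psi_{x_3x_3}-\psi_{rr}-X_{rx_3},
\]
which proves the bound on the trace. From $4\partial_\zeta^2=\partial_r^2-\partial_{x_3}^2-2i\partial_r\partial_{x_3}$ we read off $\partial_\zeta^2(-2X)=\frac12(X_{x_3x_3}-X_{rr})+iX_{rx_3}$ and $\partial_\zeta^2(4i\psi)=2\psi_{rx_3}+i(\psi_{rr}-\psi_{x_3x_3})$. Since $-2X+4i\psi=4qe^{2i\phi}=4q\zeta/\bar\zeta$, and $\tau_\zeta=-\frac1{2\zeta}$ gives $q_\zeta=-\frac{q'}{2\zeta}$, $q_{\zeta\zeta}=\frac{q''+2q'}{4\zeta^2}$, we obtain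
\[
\mathbb S_{rr}-i\,\mathbb S_{r3}=4\partial_\zeta^2\Big(q\frac\zeta{\bar\zeta}\Big)=4\Big(q_{\zeta\zeta}\frac\zeta{\bar\zeta}+\frac{2q_\zeta}{\bar\zeta}\Big)=\frac{q''-2q'}{\rho^2}=O\Big(\frac1{\rho^2\tau^2}\Big).
\]
As $\rho^{-1}\le C\rho^{-2}\tau^{-2}$, the pointwise values of $\mathbb S$ obey the stated bound, which is integrable, and by \eqref{eq:nosing} the distribution $\mathbb S$ is this function.

\emph{Conclusion.} The field $\Theta=e^{\sigma\Delta}\mathbb P\varphi=e^{\sigma\Delta}\varphi-\nabla\pi_\sigma$ is smooth and divergence-free, and $\mathbb S,a,p$ have compact support. So $-\langle\mathbb S,\nabla\Theta\rangle=-\langle a,\Delta\Theta\rangle=-\langle a,\Delta e^{\sigma\Delta}\varphi\rangle+\langle a,\nabla\Delta\pi_\sigma\rangle$, and the last term vanishes since $\operatorname{div}a=0$. The right-hand side of \eqref{eq:stress} is $-\frac d{d\sigma}\langle a,e^{\sigma\Delta}\varphi\rangle$; integrating over $(0,t)$ gives $B(\mathbb S)(t)=a-e^{t\Delta}a$.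
\end{proof}

\section{A singular stationary solution}\label{sec:stationary}

From now on $\mathcal L$ is the operator \eqref{eq:L} with the stream function $\psi$ of Section~\ref{sec:drift}. The approximate solution of Section~\ref{sub:model} leaves errors of relative size $\tau^{-3}$ and of unknown sign. We perturb $c=1/\tau$ by a factor $1\pm\tau^{-1/2}$; this creates a term of size $\tau^{-5/2}$ with a definite sign, which dominates the errors and yields a supersolution and a subsolution with the same leading behavior.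

\begin{lemma}\label{lem:barrier}
Let $c_\pm=\tau^{-1}(1\pm\tau^{-1/2})$, $d_\pm=-\frac18qc_\pm$ and
\[
\Gamma_\pm=e^\tau(c_\pm\sin\phi+d_\pm\sin3\phi)=\frac{c_\pm}\rho\Big(\sin\phi-\frac{\sin3\phi}{4\tau}\Big).
\]
There is an absolute constant $\rho_0\le\frac1{100}$ such that for $0<\rho\le\rho_0$, $0<\phi<\pi$,
\[
\mathcal L\Gamma_+<0<\mathcal L\Gamma_-,\qquad\frac{\sin\phi}{4\rho\tau}\le\Gamma_-\le\Gamma_+\le\frac{2\sin\phi}{\rho\tau}.
\]
\end{lemma}

\begin{proof}
On $\{\rho\le\rho_0\}$ we have $\psi=q\sin2\phi$, so the statement does not involve the cutoff $\eta_1$, and the constants below are absolute. We use $|\sin k\phi|\le k\sin\phi$ on $[0,\pi]$ (induction on $k$ with the addition formula). For $\tau\ge4$ the factor in parentheses lies between $\frac{13}{16}\sin\phi$ and $\frac{19}{16}\sin\phi$, and $\frac12\le\tau c_-\le\tau c_+\le\frac32$; this gives the second chain of inequalities.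

Write $\Gamma,c,d$ for $\Gamma_\pm,c_\pm,d_\pm$. By \eqref{eq:modes} with $k=1$ and $k=3$,
\begin{align*}
\rho^2e^{-\tau}(\Delta_2\Gamma-\{\psi,\Gamma\})={}&\big[(2c'+qc)+c''+qc'+\tfrac12q'c-q(d+d')-\tfrac32q'd\big]\sin\phi\\
&+\big[(-8d-qc)+d''+2d'-qc'+\tfrac12q'c\big]\sin3\phi\\
&+\big[\tfrac32q'd-q(d+d')\big]\sin5\phi .
\end{align*}
Here $-8d-qc=0$ and $2c'+qc=\frac2\tau(\tau c)'=\mp\tau^{-5/2}$. Since $q,c=O(\tau^{-1})$, $d=O(\tau^{-2})$ and each derivative gains a factor $\tau^{-1}$, every other term in the brackets is $O(\tau^{-3})$. It remains to bound $\mathcal L\Gamma-(\Delta_2\Gamma-\{\psi,\Gamma\})=-\frac1r\Gamma_r+(1-\frac1r)\{\psi,\Gamma\}$. From $\Gamma_r=-\rho^{-1}(\cos\phi\,\Gamma_\tau+\sin\phi\,\Gamma_\phi)$, $e^{-\tau}|\Gamma_\tau|\le C\tau^{-1}\sin\phi$ and $e^{-\tau}|\Gamma_\phi|\le C\tau^{-1}$ we get $\rho^2e^{-\tau}|\Gamma_r|\le C\rho\tau^{-1}\sin\phi$; and \eqref{eq:modes} with $|1-\frac1r|\le2\rho$ bounds the other term by $C\rho\tau^{-2}\sin\phi$. As $\rho=e^{-\tau}$, altogether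
\[
\rho^2e^{-\tau}\mathcal L\Gamma_\pm=\big(\mp\tau^{-5/2}+O(\tau^{-3})\big)\sin\phi ,
\]
and it suffices to take $\rho_0$ small.
\end{proof}

We recall two facts about an operator $\Delta+b\cdot\nabla$ on a bounded planar domain $\Omega$, with $b$ bounded and smooth in $\Omega$. The weak maximum principle: if $F\in C^2(\Omega)\cap C(\bar\Omega)$, $(\Delta+b\cdot\nabla)F\le0$ in $\Omega$ and $F\ge0$ on $\partial\Omega$, then $F\ge0$. Solvability \cite[Theorem 6.13]{GT}: if every boundary point is touched from outside by a closed disc that meets $\bar\Omega$ only there (exterior sphere condition), then for continuous boundary values the Dirichlet problem $(\Delta+b\cdot\nabla)F=0$ has a solution in $C^2(\Omega)\cap C(\bar\Omega)$.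

\begin{lemma}\label{lem:gammastar}
There is a smooth function $\Gamma_*$ on $\{0<\rho<\rho_0\}$, odd in $x_3$, with $\mathcal L\Gamma_*=0$ and $\Gamma_-\le\Gamma_*\le\Gamma_+$ for $x_3>0$.
\end{lemma}

\begin{proof}
For integers $n>\log(1/\rho_0)$ let $D_n=\{e^{-n}<\rho<\rho_0,\ 0<\phi<\pi\}$. In the coordinates $(\tau,\phi)$ this is a rectangle, which is convex and so satisfies the exterior sphere condition, corners included; and $\rho^2\mathcal L$ is $\partial_\tau^2+\partial_\phi^2$ plus first order terms with coefficients smooth up to the boundary. Let $\Gamma_n\in C^2(D_n)\cap C(\bar D_n)$ solve $\mathcal L\Gamma_n=0$ with $\Gamma_n=\Gamma_+$ on $\partial D_n$. The maximum principle applied to $\Gamma_+-\Gamma_n$ and to $\Gamma_n-\Gamma_-$ gives $\Gamma_-\le\Gamma_n\le\Gamma_+$. Then $\Gamma_{n+1}\le\Gamma_+=\Gamma_n$ on $\partial D_n$, so $\Gamma_{n+1}\le\Gamma_n$ on $D_n$. The sequence is monotone and locally bounded; by interior Schauder estimates it converges in $C^2_{\rm loc}$ to a solution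 $\Gamma_*$ of $\mathcal L\Gamma_*=0$ on the half-disc $\{0<\rho<\rho_0,\ x_3>0\}$, with $\Gamma_-\le\Gamma_*\le\Gamma_+$.

Extend $\Gamma_*$ oddly in $x_3$, by $0$ on $x_3=0$. The extension is continuous, since $\Gamma_+\to0$ as $x_3\to0$ with $\rho$ away from $0$, and it solves the equation for $x_3\ne0$ by Lemma~\ref{lem:scalar}. Let $D$ be a closed disc centered on $\{x_3=0\}$ and contained in $\{0<\rho<\rho_0\}$, and let $F$ solve $\mathcal LF=0$ in $D$ with $F=\Gamma_*$ on $\partial D$. The function $-F(r,-x_3)$ solves the same problem, so $F$ is odd by uniqueness and vanishes on $x_3=0$. Then $F=\Gamma_*$ on the boundary of each half of $D$, hence in $D$. So $\Gamma_*$ is a $C^2$ solution on the punctured disc, and smooth by elliptic regularity.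
\end{proof}

The equation now holds off $\Sigma$; the point is that no source is left on $\Sigma$. The size $1/(\rho\tau)$ suffices to exclude a source of dipole type, which is detected by test fields that vanish on $\Sigma$. It does not suffice against test fields that do not vanish on $\Sigma$, and these are eliminated by oddness.

\begin{proposition}\label{prop:W}
Let $\chi=\chi(\rho)$ be smooth, equal to $1$ for $\rho\le\rho_0/4$ and $0$ for $\rho\ge\rho_0/2$. Let $W=\frac{\chi\Gamma_*}re_\vartheta$ and $g=\frac1r\mathcal L(\chi\Gamma_*)e_\vartheta$. Then $g$ is a test field supported in $\{\rho_0/4\le\rho\le\rho_0/2\}$,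
\[
|W|\le\frac C{\rho\tau}1_{\rho\le\rho_0/2},\qquad W\in L^2,\qquad\|Wh\|_2\le C\|h\|_{H^1},\qquad W\notin H^1,
\]
and for every $\Psi\in C^\infty(\mathbb R^3)^3$
\begin{equation}\label{eq:W}
\int W\cdot\Delta\Psi\,dx+\int(a\otimes W+W\otimes a):\nabla\Psi\,dx=\int g\cdot\Psi\,dx .
\end{equation}
\end{proposition}

\begin{proof}
The bounds follow from Lemmas~\ref{lem:barrier}, \ref{lem:gammastar} and~\ref{lem:hardy}. If $W$ were in $H^1$, then $W^\vartheta=W\cdot e_\vartheta$ would be in $H^1(\mathbb R^2)\subset L^4(\mathbb R^2)$; but $W^\vartheta\ge\frac{\sin\phi}{8\rho\tau}$ for $x_3>0$ and small $\rho$, and $\int_0\rho^{-4}\tau^{-4}\rho\,d\rho=\infty$.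

Since $W$ and $g$ have compact support, it suffices to prove \eqref{eq:W} for test fields. Let $\langle\mathcal T,\Psi\rangle$ be the left-hand side minus the right-hand side. By Lemma~\ref{lem:scalar}, $\langle\mathcal T,\Psi\rangle=0$ if $\Psi$ vanishes near $\Sigma$. By \eqref{eq:Pi}, $\langle\mathcal T,\Psi\rangle=\langle\mathcal T,\Pi\Psi\rangle$. Let $s$ be the reflection $x_3\mapsto-x_3$. Since $a^r$ is even and $a^3$ is odd in $x_3$, we have $a_s=a$, while $W_s=-W$ and $g_s=-g$; hence $\langle\mathcal T,\Psi_s\rangle=-\langle\mathcal T,\Psi\rangle$. So $\langle\mathcal T,\Psi\rangle=\langle\mathcal T,\tilde\Psi\rangle$ with $\tilde\Psi=\frac12(\Pi\Psi-(\Pi\Psi)_s)$, a smooth swirl field whose $\vartheta$-component is odd in $x_3$. Thus $|\tilde\Psi|\le C|x_3|\le C\rho$. Let $\chi_\varepsilon=\chi(\rho_0\rho/(4\varepsilon))$, equal to $1$ for $\rho\le\varepsilon$ and $0$ for $\rho\ge2\varepsilon$. For $\varepsilon<\rho_0/8$,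
\[
\langle\mathcal T,\tilde\Psi\rangle=\langle\mathcal T,\chi_\varepsilon\tilde\Psi\rangle=\int W\cdot\Delta(\chi_\varepsilon\tilde\Psi)\,dx+\int(a\otimes W+W\otimes a):\nabla(\chi_\varepsilon\tilde\Psi)\,dx .
\]
Now $|\Delta(\chi_\varepsilon\tilde\Psi)|\le C(\varepsilon^{-2}\cdot\varepsilon+\varepsilon^{-1}+1)$ and $|\nabla(\chi_\varepsilon\tilde\Psi)|\le C(\varepsilon^{-1}\cdot\varepsilon+1)$, with support in $\{\rho\le2\varepsilon\}$, a set of measure at most $C\varepsilon^2$. The first integral is at most $C\varepsilon^{-1}\cdot\varepsilon\,\|W\|_{L^2(\rho\le2\varepsilon)}$ and the second at most $C\int_{\rho\le2\varepsilon}|a||W|$. Both tend to $0$ because $a,W\in L^2$.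
\end{proof}

\section{A non-zero solution of the linearized equation with zero data}\label{sec:evolution}

Let $\mathcal H$ be the space of swirl fields in $L^2$ and $\mathcal V=\mathcal H\cap H^1$, which is dense in $\mathcal H$ by radial mollification; identify $\mathcal H$ with a subspace of $\mathcal V'$. Let
\[
\beta(z,\Phi)=\int\nabla z:\nabla\Phi\,dx-\int(a\otimes z+z\otimes a):\nabla\Phi\,dx ,
\]
which is bounded on $H^1\times H^1$ by \eqref{eq:a}. For general fields, \eqref{eq:a} bounds the term $\int a_iz_j\partial_jz_i$ only by $C\|z\|_{H^1}^2$, with a constant that is not small, so coercivity is unclear. For swirl fields this term contains no derivative.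

\begin{lemma}[G{\aa}rding inequality]\label{lem:garding}
For $z\in\mathcal V$, $\beta(z,z)\ge\frac12\|\nabla z\|_2^2-C\|z\|_2^2$.
\end{lemma}

\begin{proof}
Since $a\in L^2$ is divergence-free, $\int a\cdot\nabla h=0$ for $h\in H^1$. The function $h=\min(|z|,L)^2$ is in $H^1$, with $\partial_jh=2\cdot1_{|z|<L}\,z_i\partial_jz_i$, and $|a||z||\nabla z|\in L^1$ by \eqref{eq:a}. Letting $L\to\infty$ gives $\int z_ia_j\partial_jz_i=0$. By \eqref{eq:centri} and $r\ge\frac12$ on the support of $a$,
\[
\Big|\int a_iz_j\partial_jz_i\,dx\Big|=\Big|\int\frac{a^r}r|z|^2dx\Big|\le2\|az\|_2\|z\|_2\le C\|z\|_{H^1}\|z\|_2\le\tfrac12\|\nabla z\|_2^2+C\|z\|_2^2 .\qedhere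
\]
\end{proof}

We recall Lions' theorem. Let $\mathcal W=\{z\in L^2((0,T),\mathcal V):z'\in L^2((0,T),\mathcal V')\}$. Then $\mathcal C^1([0,T],\mathcal V)$ is dense in $\mathcal W$, $\mathcal W\subset\mathcal C([0,T],\mathcal H)$ continuously, and $\frac d{dt}\langle y,z\rangle=\langle y',z\rangle+\langle z',y\rangle$ for $y,z\in\mathcal W$. If $\beta$ is a bounded bilinear form on $\mathcal V$ satisfying a G{\aa}rding inequality, then for $f\in L^2((0,T),\mathcal V')$ and $z_0\in\mathcal H$ there is a unique $z\in\mathcal W$ with $z'+\beta(z,\cdot)=f$ and $z(0)=z_0$. Let $z\in\mathcal W$ be the solution of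
\begin{equation}\label{eq:z}
z'+\beta(z,\cdot)=f:=-W+tg\ \text{ in }\mathcal V',\qquad z(0)=0 .
\end{equation}

\begin{proposition}\label{prop:w}
Let $w=tW+z$ and $N=a\otimes w+w\otimes a\in\mathcal C([0,T],L^1)$. Then $w(0)=0$, $w=-B(N)$, and $w(t)\ne0$ for almost every $t$. Moreover $w=z$ is bounded on $[0,T]\times\{\rho\ge4\rho_0\}$, and $w\in\mathcal C([0,T],L^2\cap\tilde M^{2,3})$.
\end{proposition}

\begin{proof}
Equation \eqref{eq:z} is tested only with swirl fields; the projection $\Pi$ removes this restriction. If $\Psi\in\mathcal C^1([0,t],H^1)$, then $\Pi\Psi\in\mathcal C^1([0,t],\mathcal V)$, and testing with $\Pi\Psi$ and using \eqref{eq:Pi} in each term gives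
\[
\langle z(t),\Psi(t)\rangle=\int_0^t\big(\langle z,\partial_s\Psi\rangle-\beta(z,\Psi)+\langle f,\Psi\rangle\big)\,ds .
\]
For a test field $\varphi$ take $\Psi(s)=e^{(t-s)\Delta}\varphi$. Then $\langle z,\partial_s\Psi\rangle=-\langle z,\Delta\Psi\rangle=\int\nabla z:\nabla\Psi$, so
\begin{equation}\label{eq:zmild}
\langle z(t),\varphi\rangle=\int_0^t\big(\langle a\otimes z+z\otimes a,\nabla\Psi\rangle+\langle f,\Psi\rangle\big)\,ds .
\end{equation}
By \eqref{eq:W}, $\frac d{ds}\langle sW,\Psi(s)\rangle=\langle W,\Psi\rangle-s\langle W,\Delta\Psi\rangle=-\langle f,\Psi\rangle+s\langle a\otimes W+W\otimes a,\nabla\Psi\rangle$. Integrating over $(0,t)$ and adding \eqref{eq:zmild},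
\[
\langle w(t),\varphi\rangle=\int_0^t\langle N(s),\nabla e^{(t-s)\Delta}\varphi\rangle\,ds .
\]
The tensor $N$ is of swirl type, integrable and compactly supported, so $\int N:\nabla\nabla\pi_\sigma=\int N:\nabla\Pi\nabla\pi_\sigma=0$ by \eqref{eq:Pi} and \eqref{eq:Pigrad}. By \eqref{eq:decay} we may replace $\varphi$ by $\mathbb P\varphi$ on the right, and this is $w=-B(N)$.

If $t>0$ and $w(t)=0$, then $z(t)=-tW\notin H^1$, which happens only for a null set of $t$.

In \eqref{eq:zmild}, $f$ and $a\otimes z$ are supported in $\{\rho\le2\rho_0\}$ and bounded in $L^1$ uniformly in time. Since $G_\sigma(x)\le C|x|^{-3}$ and $|\nabla G_\sigma(x)|\le C|x|^{-4}$ for all $\sigma>0$, a test field $\varphi$ supported in $\{\rho\ge4\rho_0\}$ has $|\Psi|+|\nabla\Psi|\le C\|\varphi\|_1$ on $\{\rho\le2\rho_0\}$. Hence $|\langle z(t),\varphi\rangle|\le C\|\varphi\|_1$, which is the bound on $z$; and $W=0$ there. Lemma~\ref{lem:morrey}(c) gives the last claim.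
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:main}

Let $\mathbb F=a\otimes a+w\otimes w+\mathbb S$. Since $a\in L^2$, $w\in\mathcal C([0,T],L^2)$ and $\mathbb S\in L^1$, we have $\mathbb F\in\mathcal C([0,T],L^1)$, and $B(\mathbb F)$ is well defined because $\nabla e^{\sigma\Delta}\mathbb P\varphi$ is bounded by \eqref{eq:decay}. Equation \eqref{eq:odd} holds by Proposition~\ref{prop:w} and \eqref{eq:even} by Lemma~\ref{lem:stress}. So $u=a+w$ and $v=a-w$ satisfy \eqref{eq:mild} with $u_0=a$; they belong to $\mathcal C([0,T],\tilde M^{2,3})$, are divergence-free, and $u-v=2w\not\equiv0$. It remains to show that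
\[
B(\mathbb F)=a-e^{t\Delta}a+B(a\otimes a)+B(w\otimes w)\in\mathcal C([0,T],\tilde M^{2,3}).
\]
The first two terms are covered by \eqref{eq:a} and Lemma~\ref{lem:heat}. The last two are axisymmetric, because $a\otimes a$ and $w\otimes w$ are, and they are bounded on $[0,T]\times\{\rho\ge6\rho_0\}$ by Lemma~\ref{lem:duhamel}(c), because $a=0$ and $w$ is bounded on $\{\rho\ge4\rho_0\}$. By Lemma~\ref{lem:morrey}(c) it suffices to show that they are in $\mathcal C([0,T],L^2)$.

For $B(a\otimes a)$ this is Lemma~\ref{lem:duhamel}(b) with \eqref{eq:a}. Expand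
\[
w\otimes w=t^2\,W\otimes W+t\,(W\otimes z+z\otimes W)+z\otimes z .
\]
The first term is covered by Lemma~\ref{lem:duhamel}(b) with $m=t^2$. The other two are in $L^2((0,T),L^2)$, so that Lemma~\ref{lem:duhamel}(a) applies. For the middle term, $\||W||z|\|_2\le C\|z\|_{H^1}$. For the last we need $z\in L^4((0,T),L^4)$, which does not follow from the energy bound in three dimensions but does in two. The function $\eta_4z^\vartheta$ of $(r,x_3)$ lies in $L^\infty((0,T),L^2(\mathbb R^2))\cap L^2((0,T),H^1(\mathbb R^2))$, so Ladyzhenskaya's inequality gives $\int_0^T\|\eta_4z\|_4^4\,dt\le C\sup_t\|z\|_2^2\int_0^T\|z\|_{H^1}^2dt<\infty$. And $(1-\eta_4)z$ is bounded in $L^2\cap L^\infty\subset L^4$ by Proposition~\ref{prop:w}. This completes the proof of Theorem~\ref{thm:main}. \qed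

\begin{remark}\label{rem:nonzero}
The tensor $\mathbb F(t)$ is non-zero for every $t$. For $\rho<\rho_0$ the radial component of $a$ gives $|a|\ge\frac{4|\cos2\phi|}{r\rho\tau}$, so $\operatorname{tr}\mathbb F(t)\ge\frac{16\cos^22\phi}{r^2\rho^2\tau^2}-\frac C\rho$ by Lemma~\ref{lem:stress}, and this is positive for small $\rho$ when $\cos2\phi\ne0$. The tensor of Section~\ref{sec:data} has the same form for $t\ge T/2$.
\end{remark}

\section{Arbitrary initial values}\label{sec:data}

To prove Theorem~\ref{thm:data} we use the force to steer the solution from $u_0$ to $a$ during $[0,T/2]$ and let it branch at time $T/2$. Let $\kappa_0,\kappa_1\in C^\infty([0,T])$ with $\kappa_0=1$ near $0$, $\kappa_0=0$ on $[T/4,T]$, $\kappa_1=0$ on $[0,T/4]$, $\kappa_1=1$ on $[T/2,T]$. Put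
\[
h(t)=e^{t\Delta}u_0,\qquad b=\kappa_0h+\kappa_1a,\qquad\tilde w(t)=1_{t\ge T/2}\,w(t-\tfrac T2).
\]
Then $h,b,\tilde w\in\mathcal C([0,T],\tilde M^{2,3})$, by Lemma~\ref{lem:heat} and $w(0)=0$. Formally $\partial_tb-\Delta b=\kappa_0'h+\kappa_1'a-\kappa_1\Delta a$, so $a$ and $h$ have to be written as divergences. For $a$ take $\mathbb A_{ij}=\epsilon_{ijk}(\frac\psi re_\vartheta)_k$, which is bounded and compactly supported with $\operatorname{div}\mathbb A=\operatorname{curl}(\frac\psi re_\vartheta)=a$. For $h$ the natural choice $\partial_jE*h_i$ may diverge logarithmically at infinity, and we subtract a constant under the integral.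

\begin{lemma}\label{lem:G}
For $t>0$ let $\mathbb G_{ij}(t,x)=\int\big(\partial_jE(x-y)-1_{|y|>1}\partial_jE(-y)\big)h_i(t,y)\,dy$. The integral converges absolutely, $|\mathbb G(t,x)|\le C(1+t^{-1/2})\|u_0\|_{\dot M^{2,3}}\log(2+|x|)$, and $-\langle\mathbb G(s),\nabla e^{\sigma\Delta}\mathbb P\varphi\rangle=\langle h(s+\sigma),\varphi\rangle$ for every test field $\varphi$, $s>0$ and $\sigma\in[0,T]$.
\end{lemma}

\begin{proof}
We have $|\nabla E(y)|\le C|y|^{-2}$, and $\int_{B(x,R)}|h|\le CR^2\|u_0\|_{\dot M^{2,3}}$ by \eqref{eq:weights}. Let $R_x=\max(2|x|,1)$. For $|y|>R_x$ the mean value theorem bounds the kernel by $C|x||y|^{-3}$, and the annuli $2^jR_x<|y|\le2^{j+1}R_x$ contribute at most $C|x|\sum_j(2^jR_x)^{-1}\le C$ times $\|u_0\|_{\dot M^{2,3}}$. For $|y|\le R_x$ we bound the two terms separately. The region $|x-y|\le1$ contributes at most $C\|h(t)\|_\infty\le Ct^{-1/2}\|u_0\|_{\dot M^{2,3}}$. The regions $1<|x-y|\le2R_x$ and $1<|y|\le R_x$ are covered by $O(\log(2+|x|))$ dyadic annuli,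 each contributing $C\|u_0\|_{\dot M^{2,3}}$.

For $\varphi_0\in\mathcal D$, Fubini's theorem, $\int\partial_j\varphi_0=0$ and $-\int\partial_jE(x-y)\partial_j\varphi_0(x)\,dx=\varphi_0(y)$ give $\operatorname{div}\mathbb G=h$. Let $\Theta=e^{\sigma\Delta}\mathbb P\varphi$ and $\chi^R=\chi_0(\cdot/R)$ with $\chi_0\in\mathcal D$ equal to $1$ near $0$. In $-\langle\mathbb G,\nabla(\chi^R\Theta)\rangle=\langle h,\chi^R\Theta\rangle$ let $R\to\infty$: by \eqref{eq:decay} the term with $\nabla\chi^R$ is $O(\log R\cdot R^{-1}R^{-3}R^3)$, and the other terms converge absolutely by \eqref{eq:decay} and \eqref{eq:weights}. So $-\langle\mathbb G,\nabla\Theta\rangle=\langle h,\Theta\rangle$. Since $\operatorname{div}h=0$, we have $\langle h,\nabla(\chi^R\pi_\sigma)\rangle=0$, where the term with $\nabla\chi^R$ is $O(R^2R^{-1}R^{-2})$; so $\langle h,\nabla\pi_\sigma\rangle=0$ and $\langle h(s),\Theta\rangle=\langle h(s),e^{\sigma\Delta}\varphi\rangle=\langle h(s+\sigma),\varphi\rangle$.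
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:data}]
Let
\[
\mathbb F=b\otimes b+\tilde w\otimes\tilde w+\kappa_1\mathbb S+\kappa_1'\mathbb A+\kappa_0'\mathbb G .
\]
Since $\kappa_0'$ vanishes near $t=0$, the last term is $O(\log(2+|x|))$ uniformly in time. So $\mathbb F\in L^1_{\rm loc}([0,T]\times\mathbb R^3)$ and $\sup_t\int|\mathbb F|(1+|x|)^{-4}dx<\infty$ by \eqref{eq:weights}; by \eqref{eq:decay}, $B(\mathbb F)$ is well defined.

\emph{The two solutions.} By Lemma~\ref{lem:G}, $B(\kappa_0'\mathbb G)(t)=\int_0^t\kappa_0'(s)\,ds\;h(t)=(\kappa_0(t)-1)h(t)$. With $\Psi(s)=e^{(t-s)\Delta}\varphi$ we have $-\langle\mathbb A,\nabla e^{(t-s)\Delta}\mathbb P\varphi\rangle=\langle a,\Psi-\nabla\pi_{t-s}\rangle=\langle a,\Psi\rangle$, so \eqref{eq:stress} gives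
\[
\langle B(\kappa_1\mathbb S+\kappa_1'\mathbb A)(t),\varphi\rangle=\int_0^t\big(\kappa_1'\langle a,\Psi\rangle-\kappa_1\langle a,\Delta\Psi\rangle\big)ds=\int_0^t\frac d{ds}\big(\kappa_1\langle a,\Psi\rangle\big)ds=\kappa_1(t)\langle a,\varphi\rangle .
\]
Hence $h+B(\kappa_1\mathbb S+\kappa_1'\mathbb A+\kappa_0'\mathbb G)=b$. As $b=a$ where $\tilde w\ne0$, Proposition~\ref{prop:w} shifted in time gives $\tilde w=-B(\tilde N)$ with $\tilde N=b\otimes\tilde w+\tilde w\otimes b$. Since $(b\pm\tilde w)\otimes(b\pm\tilde w)=b\otimes b+\tilde w\otimes\tilde w\pm\tilde N$,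
\[
h+B\big(\mathbb F-(b\pm\tilde w)\otimes(b\pm\tilde w)\big)=b\mp B(\tilde N)=b\pm\tilde w ,
\]
and $\tilde w(t)\ne0$ for almost every $t>T/2$.

\emph{Admissibility.} As $\kappa_0\kappa_1=0$,
\[
B(\mathbb F)=b-h+B(\tilde w\otimes\tilde w)+B(\kappa_1^2\,a\otimes a)+B(\mathbb H),\qquad\mathbb H=\kappa_0^2\,h\otimes h .
\]
The term $B(\tilde w\otimes\tilde w)$ is the shift of $B(w\otimes w)$, which is continuous by Section~\ref{sec:main} and vanishes at time $0$. The term $B(\kappa_1^2a\otimes a)$ is axisymmetric and is covered by Lemmas~\ref{lem:duhamel}(b),(c) and~\ref{lem:morrey}(c).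

For $B(\mathbb H)$ we use the smoothing of the heat flow. By Lemma~\ref{lem:heat}, $\|\mathbb H(t)\|_{\dot M^{2,3}}\le C\|h(t)\|_\infty\|h(t)\|_{\dot M^{2,3}}\le\epsilon(t)t^{-1/2}$ with $\epsilon$ bounded and $\epsilon(t)\to0$ as $t\to0$. Let $u_0^n$ be test fields converging to $u_0$ in $\dot M^{2,3}$ and $h_n=e^{t\Delta}u_0^n\in\mathcal C([0,T],L^6)$. Then $h_n\otimes h_n\in\mathcal C([0,T],L^3)$, and $\|h\otimes h-h_n\otimes h_n\|_{\dot M^{2,3}}\le(\|h\|_\infty+\|h_n\|_\infty)\|h-h_n\|_{\dot M^{2,3}}\to0$ locally uniformly on $(0,T]$. So $\mathbb H\in\mathcal C((0,T],\tilde M^{2,3})$. Consider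
\[
t\int_0^1K_{t(1-\theta)}*\mathbb H(t\theta)\,d\theta .
\]
The map $\sigma\mapsto K_\sigma=\sigma^{-2}K_1(\cdot/\sqrt\sigma)$ is continuous from $(0,\infty)$ to $L^1$, so by Lemma~\ref{lem:heat} the integrand, including the factor $t$, is continuous in $(t,\theta)\in(0,T]\times(0,1)$ with values in $\tilde M^{2,3}$, and by \eqref{eq:kernel} its norm is at most $C\sup_{s\le t}\epsilon(s)\,(1-\theta)^{-1/2}\theta^{-1/2}$. The integral is therefore a convergent Bochner integral, continuous on $(0,T]$ by dominated convergence, and tends to $0$ as $t\to0$. Pairing with test fields shows that it equals $B(\mathbb H)(t)$.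
\end{proof}

\section{The uniqueness criterion}\label{sec:unique}

We prove Theorem~\ref{thm:threshold}(i) by duality in $L^2$. A difference of solutions need not be square integrable at infinity, but by \eqref{eq:weights} it is so against the weight $\Lambda^{-2}$, where $\Lambda(x)=(1+|x|^2)^{1/2}$. So we need the $L^2$ estimates for the backward Stokes problem with the weight $\Lambda$.

\begin{lemma}\label{lem:dual}
Let $I=(t_0,t_0+\delta)$ with $0<\delta\le1$, let $\varphi\in C_c^\infty(I\times\mathbb R^3)^3$ and $\Theta(s)=\int_s^{t_0+\delta}e^{(t-s)\Delta}\mathbb P\varphi(t)\,dt$ for $s\in I$. With an absolute constant $C$,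
\[
\|\Lambda\nabla\Theta\|_{L^2(I,L^2)}\le C\delta^{1/2}\|\Lambda\varphi\|_{L^2(I,L^2)},\qquad\|\Lambda\nabla\Theta\|_{L^2(I,H^1)}\le C\|\Lambda\varphi\|_{L^2(I,L^2)} .
\]
\end{lemma}

\begin{proof}
For the unitary Fourier transform, $\|\Lambda h\|_2^2=\|\hat h\|_2^2+\|\nabla_\xi\hat h\|_2^2$. A bounded function that is smooth off $\xi=0$ and has locally integrable gradient has this gradient in $\mathcal D'(\mathbb R^3)$, the boundary term on $|\xi|=\varepsilon$ being $O(\varepsilon^2)$; so below we may differentiate pointwise for $\xi\ne0$. Let $\Phi=\mathbb P\varphi$. The symbol of $\mathbb P$ is bounded with gradient $O(|\xi|^{-1})$, so Hardy's inequality $\||\xi|^{-1}\hat\varphi\|_2\le2\|\nabla_\xi\hat\varphi\|_2$ gives $\|\Lambda\Phi(t)\|_2\le C\|\Lambda\varphi(t)\|_2$. For $|\alpha|=j\in\{1,2\}$,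
\[
\widehat{\partial^\alpha\Theta}(s,\xi)=\int_s^{t_0+\delta}\mu(t-s,\xi)\hat\Phi(t,\xi)\,dt,\qquad\mu(\sigma,\xi)=(i\xi)^\alpha e^{-\sigma|\xi|^2},
\]
with $|\mu|\le|\xi|^je^{-\sigma|\xi|^2/2}$ and $|\nabla_\xi\mu|\le C|\xi|^{j-1}(1+\sigma|\xi|^2)e^{-\sigma|\xi|^2}\le C|\xi|^{j-1}e^{-\sigma|\xi|^2/2}$. For $l=0,1,2$,
\[
\int_0^\delta|\xi|^le^{-\sigma|\xi|^2/2}d\sigma\le|\xi|^l\min(\delta,2|\xi|^{-2})\le2\delta^{1-l/2}.
\]
Young's inequality in time for fixed $\xi$, followed by integration in $\xi$, gives $\|\Lambda\partial^\alpha\Theta\|_{L^2L^2}\le C\delta^{1-j/2}\|\Lambda\Phi\|_{L^2L^2}$, because $\delta\le1$. Since $|\nabla\Lambda|\le1\le\Lambda$, the lemma follows.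
\end{proof}

\begin{proof}[Condition \eqref{eq:H} implies uniqueness]
Let $U=u-v$ and $\mathbb H=u\otimes U+U\otimes v=u\otimes u-v\otimes v$. Subtracting the two identities \eqref{eq:mild} gives $U=-B(\mathbb H)$; this is the only use of the fact that $u_0$ and $\mathbb F$ are the same. Suppose $U=0$ on $[0,t_0]$ with $0\le t_0<T$, which holds for $t_0=0$, and let $I$, $\varphi$, $\Theta$ be as in Lemma~\ref{lem:dual} with $I\subset(0,T)$. Then
\[
\int_I\langle U,\varphi\rangle\,dt=\int_I\int_{t_0}^t\langle\mathbb H(s),\nabla e^{(t-s)\Delta}\mathbb P\varphi(t)\rangle\,ds\,dt=\int_I\langle\mathbb H(s),\nabla\Theta(s)\rangle\,ds ;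
\]
Fubini's theorem applies because $|\nabla e^{\sigma\Delta}\mathbb P\varphi(t)|\le C(1+|x|)^{-4}$ uniformly in $t,\sigma$ and $\int|\mathbb H|(1+|x|)^{-4}dx\le C$ by \eqref{eq:weights}. Let $k_M$ be the supremum in \eqref{eq:H}. From $|u|+|v|\le|u|1_{|u|>M}+|v|1_{|v|>M}+2M$ we get, for each $s$,
\[
|\langle\mathbb H,\nabla\Theta\rangle|\le\int(|u|+|v|)\,|\Lambda^{-1}U|\,|\Lambda\nabla\Theta|\,dx\le C\|\Lambda^{-1}U\|_2\big(k_M\|\Lambda\nabla\Theta\|_{H^1}+M\|\Lambda\nabla\Theta\|_2\big).
\]
By Lemma~\ref{lem:dual}, $|\int_I\langle\Lambda^{-1}U,\Lambda\varphi\rangle dt|\le C_1(k_M+M\delta^{1/2})\|\Lambda^{-1}U\|_{L^2(I,L^2)}\|\Lambda\varphi\|_{L^2(I,L^2)}$. The fields $\Lambda\varphi$ are dense in $L^2(I,L^2)$, so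
\[
\|\Lambda^{-1}U\|_{L^2(I,L^2)}\le C_1(k_M+M\delta^{1/2})\|\Lambda^{-1}U\|_{L^2(I,L^2)},
\]
and this norm is finite. Choose $M$ with $C_1k_M\le\frac14$, then $\delta_0\le1$ with $C_1M\delta_0^{1/2}\le\frac14$. For $\delta=\min(\delta_0,T-t_0)$ we get $U=0$ almost everywhere on $I$, hence on $\bar I$ by continuity. Since $\delta_0$ does not depend on $t_0$, finitely many steps cover $[0,T]$.
\end{proof}

It remains to derive \eqref{eq:H} from the Dini condition $\int_0^1\omega(R)\frac{dR}R<\infty$. The first step is where continuity in time and the closure of $\mathcal D$ are used.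

\begin{lemma}\label{lem:tails}
If $u\in\mathcal C([0,T],\tilde M^{2,3})$, then $\sup_t\|u1_{|u|>M}\|_{\dot M^{2,3}}\to0$ as $M\to\infty$. The same holds with $L^3$ in place of both spaces.
\end{lemma}

\begin{proof}
The set $u([0,T])$ is compact, so for $\epsilon>0$ there are finitely many test fields $f_j$ such that each $u(t)$ is within $\epsilon$ of some $f_j$. If $M\ge2\max_j\|f_j\|_\infty$, then $|f_j|\le|u|/2$, hence $|u|\le2|u-f_j|$, on $\{|u(t)|>M\}$; so the norm of $u1_{|u|>M}$ is at most $2\epsilon$.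
\end{proof}

In particular \eqref{eq:H} holds for $u,v\in\mathcal C([0,T],L^3)$, since $\|f\|_{X^1}\le C\|f\|_3$.

\begin{proof}[The Dini condition implies \eqref{eq:H}]
Let $V=V(t,\cdot)=|u|^21_{|u|>M}$ and $\omega_M(R)=\sup_{t,x}R^{-1}\int_{B(x,R)}V\,dy$; the function $R\omega_M(R)$ is non-decreasing, so $\omega_M$ is measurable. We have $\omega_M\le\omega$, and $\omega_M\to0$ uniformly in $R$ by Lemma~\ref{lem:tails}. By dominated convergence $\nu_M:=\omega_M(1)+\int_0^1\omega_M(R)\frac{dR}R\to0$. Since $\frac1s=1+\int_s^1R^{-2}dR$ for $0<s<1$,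
\[
\int_{|x-y|<1}\frac{V(y)}{|x-y|}\,dy=\int_{B(x,1)}V\,dy+\int_0^1R^{-2}\int_{B(x,R)}V\,dy\,dR\le\nu_M .
\]
Let $Y(x)=\frac{e^{-|x|}}{4\pi|x|}$ be the kernel of $(1-\Delta)^{-1}$. The shell $n\le|x-y|<n+1$ is covered by $Cn^2$ unit balls, on each of which $\int V\le\nu_M$; so $\sup_x(Y*V)(x)\le C\nu_M$. We conclude by Schur's test. Let $V_n=\min(V,n)$ and $F\in L^2$. Since $|V_n^{1/2}(x)F(x)V_n^{1/2}(y)F(y)|\le\frac12\big(F(x)^2V(y)+F(y)^2V(x)\big)$,
\[
\|V_n^{1/2}F\|_{H^{-1}}^2=\iint Y(x-y)\,(V_n^{1/2}F)(x)\,(V_n^{1/2}F)(y)\,dx\,dy\le C\nu_M\|F\|_2^2 .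
\]
For $h\in H^1$ and $F=V_n^{1/2}h$ this gives $\|F\|_2^2=\langle V_n^{1/2}F,h\rangle\le(C\nu_M)^{1/2}\|F\|_2\|h\|_{H^1}$. Letting $n\to\infty$, $\|u1_{|u|>M}\|_{X^1}^2\le C\nu_M$ uniformly in $t$, and the same holds for $v$. Finally $\omega$ is bounded, so $\omega(R)\le C(\log\frac1R)^{-1-\epsilon}$ for small $R$ implies the Dini condition.
\end{proof}

\section{The size of the non-unique solutions}\label{sec:size}

For Theorem~\ref{thm:threshold}(ii) note that $|u|^2+|v|^2\le C(|a|^2+|W|^2+|z|^2)$. The fields $a$ and $W$ are explicit in size, but for $z$ we need a bound beyond $L^2$ that is uniform in time. Formally one tests \eqref{eq:z} with $|z|^2z$; as this is not known to lie in $\mathcal V$, we truncate.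

\begin{lemma}\label{lem:L4}
$\sup_{t\in[0,T]}\|z(t)\|_4<\infty$.
\end{lemma}

\begin{proof}
For $k\ge1$ let $\theta_k(s)=\min(s,k)^2$ and $J_k(s)=\int_0^s\sigma\theta_k(\sigma)\,d\sigma$, that is, $s^4/4$ for $s\le k$ and $k^2s^2/2-k^4/4$ for $s\ge k$; thus $\frac14\theta_k(s)s^2\le J_k(s)\le\frac12k^2s^2$. The function $\omega\mapsto J_k(|\omega|)$ on $\mathbb R^3$ is $C^1$ with gradient $F_k(\omega)=\theta_k(|\omega|)\omega$, which is Lipschitz with constant $3k^2$. Let $\Phi=F_k(z)$ and $y_k=\min(|z|,k)|z|$. Then $\Phi\in L^2((0,T),\mathcal V)$ with $\partial_j\Phi=\theta_k(|z|)\partial_jz+\theta_k'(|z|)(\partial_j|z|)z$, and $y_k\in L^2((0,T),H^1)$ with $|\nabla y_k|\le2\theta_k(|z|)^{1/2}|\nabla z|$ and $\|y_k\|_2^2\le4\int J_k(|z|)$. We test \eqref{eq:z} with $\Phi$ and treat the five terms.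

\emph{Time derivative.} We claim $\int_0^t\langle z',\Phi\rangle\,ds=\int J_k(|z(t)|)\,dx$. The functional $y\mapsto\int J_k(|y|)$ is $C^1$ on $\mathcal H$ with gradient $F_k(y)$, so $\int_0^t\langle z_n',F_k(z_n)\rangle ds=\int J_k(|z_n(t)|)-\int J_k(|z_n(0)|)$ for $z_n\in\mathcal C^1([0,T],\mathcal V)$. Let $z_n\to z$ in $\mathcal W$. Then $F_k(z_n)$ is bounded in $L^2((0,T),\mathcal V)$ and converges to $\Phi$ in $L^2((0,T),\mathcal H)$, hence weakly in $L^2((0,T),\mathcal V)$, while $z_n'\to z'$ strongly in $L^2((0,T),\mathcal V')$ and $z_n\to z$ in $\mathcal C([0,T],\mathcal H)$.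

\emph{Diffusion.} Since $z_i\partial_jz_i=|z|\partial_j|z|$, we have $\nabla z:\nabla\Phi=\theta_k|\nabla z|^2+\theta_k'|z|\,|\nabla|z||^2\ge\frac14|\nabla y_k|^2$.

\emph{Transport.} We have $z_ia_j\partial_j\Phi_i=P_k'(|z|)\,a\cdot\nabla|z|$, where $P_k(0)=0$ and $P_k'(s)=s\theta_k+s^2\theta_k'$, so $0\le P_k'(s)\le3k^2s$. The function $P_k(\min(|z|,L))$ is in $H^1$, so its gradient is orthogonal to $a$, and $L\to\infty$ with the dominating function $3k^2|a||z||\nabla z|$ gives $\int z_ia_j\partial_j\Phi_i=0$.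

\emph{Stretching.} By \eqref{eq:centri}, $a_iz_j\partial_j\Phi_i=-\frac{a^r}ry_k^2$, so by \eqref{eq:a} the integral is at most $2\|ay_k\|_2\|y_k\|_2\le\frac1{16}\|\nabla y_k\|_2^2+C\|y_k\|_2^2$ in absolute value.

\emph{Source.} We have $|\Phi|=\min(|z|,k)^2|z|\le y_k^{3/2}$, and $f$ is bounded in $L^{8/5}$ because $\int_0\rho^{-8/5}\rho\,d\rho<\infty$. H\"older's inequality with exponents $\frac85,\frac83$, the embedding $H^1(\mathbb R^3)\subset L^4$ and Young's inequality give $|\langle f,\Phi\rangle|\le\|f\|_{8/5}\|y_k\|_4^{3/2}\le\frac1{16}\|y_k\|_{H^1}^2+C$.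

Adding up, $\int J_k(|z(t)|)\,dx\le C\int_0^t\big(1+\int J_k(|z(s)|)\,dx\big)ds$ with $C$ independent of $k$. Gronwall's lemma bounds $\int J_k(|z(t)|)$ uniformly in $k$ and $t$, and $J_k(s)\uparrow s^4/4$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:threshold}(ii)]
\emph{The modulus.} Let $R\le\rho_0$. If $B(x,R)$ does not meet $\{\rho\le4\rho_0\}$, then $a=W=0$ and $z$ is bounded on it, so $R^{-1}\int_{B(x,R)}(|u|^2+|v|^2)\le CR^2$. Otherwise the ball lies in $\{\rho\le6\rho_0\}$, and Lemma~\ref{lem:morrey}(a) reduces the estimate to integrals over the planar disc $D(x',R)$. The function $m(\rho)=\rho^{-2}\tau^{-2}$ is decreasing for $\rho<1/e$, so its integral over $D(x',R)$ is at most its integral over the disc $D_0$ of radius $R$ centered at $\rho=0$: the sets $D(x',R)\setminus D_0$ and $D_0\setminus D(x',R)$ have equal area, and $m\le m(R)$ on the first, $m\ge m(R)$ on the second. Hence $a$ and $W$ contribute at most $C\int_0^R\frac{d\rho}{\rho\tau^2}=\frac C{\log(1/R)}$. By the Cauchy--Schwarz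 inequality $z$ contributes at most $CR\|z\|_{L^4(D(x',R))}^2\le CR\|z\|_{L^4(\mathbb R^3)}^2\le CR$. So $\omega(R)\le C/\log(1/R)$.

\emph{The multiplier norm.} For $a$ and $W$ see \eqref{eq:a} and Proposition~\ref{prop:W}. The field $z$ is bounded on $\{\rho\ge4\rho_0\}$. For $h\in\mathcal D$, in each half-plane $\vartheta=\mathrm{const}$,
\[
\int_{\rho\le4\rho_0}|z|^2|h|^2\,dr\,dx_3\le\|z\|_{L^4(\rho\le4\rho_0,\,dr\,dx_3)}^2\,\|\eta_4h\|_{L^4(\mathbb R^2)}^2\le C\|z\|_{L^4(\mathbb R^3)}^2\,\|\eta_4h\|_{H^1(\mathbb R^2)}^2 ,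
\]
because $|z|$ does not depend on $\vartheta$. Integration in $\vartheta$, Lemma~\ref{lem:L4}, density and Fatou's lemma give $\sup_t\|z(t)\|_{X^1}<\infty$.
\end{proof}

By part (i), these solutions violate \eqref{eq:H}: they are bounded in $X^1$, but their parts above height $M$ do not become small in $X^1$.

\begin{thebibliography}{1}
\bibitem{GT} Gilbarg and Trudinger, Theorem 6.13.
\end{thebibliography}
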